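\title{A weak$^*$ analytic subspace of $\ell^\infty$ without a fundamental biorthogonal system}

\begin{abstract}
We construct, in ZFC, a nonseparable closed subspace $X$ of $\ell^\infty(\mathbb N)$ that is analytic in the weak$^*$ topology, whose dual has cardinality $\mathfrak c$ (so that $X$ contains no copy of $\ell^1(\mathfrak c)$), and that has no biorthogonal system with norm dense linear span. More strongly, a quotient of $X$ has such a system if and only if it is separable. The space is built in countably many levels from functions on the dyadic tree. On each level a weak-$\ell^2$ norm allows us to add vectors that cannot be approximated by finitely supported ones, and the new functionals that these vectors create are absorbed by the next level.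
\end{abstract}

\section{The question and the result}\label{sec:intro}

We work in ZFC, with real scalars. A \emph{biorthogonal system} in a Banach space $Z$ is a family $(z_\alpha,z_\alpha^*)_{\alpha\in I}$ with $z_\alpha\in Z$, $z_\alpha^*\in Z^*$ and $z_\beta^*(z_\alpha)=\delta_{\alpha\beta}$ for all $\alpha,\beta\in I$. It is \emph{fundamental} if the norm closed linear span of $\{z_\alpha:\alpha\in I\}$ is $Z$. This is a weak form of a coordinate system: finite combinations of the $z_\alpha$ are dense, and each coefficient depends continuously on the combination.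

Every separable Banach space $Z$ has a fundamental biorthogonal system (Markushevich). The proof is a Gram--Schmidt procedure. Take linearly independent vectors $u_1,u_2,\dots$ (finitely many if $\dim Z<\infty$) with dense span, put $z_n=u_n-\sum_{i<n}z_i^*(u_n)z_i$, and choose by the Hahn--Banach theorem $z_n^*$ with $z_n^*(z_n)=1$ that vanishes on $z_1,\dots,z_{n-1}$. In a nonseparable space the same recursion reaches stages where the correction $\sum_i z_i^*(u)z_i$ is an infinite sum with no reason to converge. One may still hope for a positive result in spaces that are both concretely described and small.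

To make ``concretely described'' precise, call a subset of a topological space \emph{analytic} if it is empty or the image of $\mathbb N^{\mathbb N}$ under a continuous map. A closed linear subspace $X$ of $\ell^\infty(\mathbb N)$ is \emph{$\omega^*$-analytic} if it is an analytic subset of $\ell^\infty(\mathbb N)$ with the weak$^*$ topology $\sigma(\ell^\infty(\mathbb N),\ell^1(\mathbb N))$. To make ``small'' precise, let $\ell^1(\mathfrak c)$ denote $\ell^1(\Gamma)$ with $|\Gamma|=\mathfrak c$, the continuum, and write $X\not\supset\ell^1(\mathfrak c)$ if no subspace of $X$ is isomorphic to $\ell^1(\mathfrak c)$.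

\begin{quote}
\textbf{Question.} Let $X$ be an $\omega^*$-analytic subspace of $\ell^\infty(\mathbb N)$ with $X\not\supset\ell^1(\mathfrak c)$. Does $X$ have a fundamental biorthogonal system?
\end{quote}

We fix notation and look at the first cases. Let $T=2^{<\omega}$ be the dyadic tree of finite $0$--$1$ sequences; its $m$-th \emph{level} is the set $2^m$ of sequences of length $m$. For a branch $\gamma\in2^\omega$ let $\gamma|m\in2^m$ be its restriction, and for a finite set $F\subset2^\omega$ let $F|m=\{\gamma|m:\gamma\in F\}$. The space $2^\omega$ carries the product topology. For a set $S$, $c_{00}(S)$ is the space of finitely supported real functions on $S$, and $1_F$ is the indicator function of $F\subset S$. The \emph{branch vector} of $\gamma$ is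
\[
e_\gamma=1_{\{\gamma|m\,:\,m\ge0\}}\in\mathbb R^T .
\]

A separable closed subspace of $\ell^\infty(\mathbb N)$ is $\omega^*$-analytic, because it is a continuous image of $\mathbb N^{\mathbb N}$ already in the norm topology; it does not contain $\ell^1(\mathfrak c)$, and the answer is yes. The whole space $\ell^\infty(\mathbb N)$ is $\omega^*$-analytic, being a countable union of weak$^*$ compact metrizable balls, but the second hypothesis excludes it: on the countable set of pairs $(m,\theta)$ with $\theta\colon2^m\to\{\pm1\}$, the functions $f_\gamma(m,\theta)=\theta(\gamma|m)$ satisfy $\|\sum c_\gamma f_\gamma\|_\infty=\sum|c_\gamma|$ for $c\in c_{00}(2^\omega)$. The next example is nonseparable, satisfies both hypotheses, and again gives the answer yes.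

\begin{example}\label{ex:branch}
Let $Y\subset\ell^\infty(T)$ be the closed span of $c_{00}(T)$ and the vectors $e_\gamma$, $\gamma\in2^\omega$. It is nonseparable, since $\|e_\gamma-e_{\gamma'}\|_\infty=1$ for $\gamma\ne\gamma'$. It is $\omega^*$-analytic by the argument of Proposition~\ref{prop:analytic} below, since $\gamma\mapsto e_\gamma$ is continuous for the product topology. A functional $g\in Y^*$ that vanishes on $c_{00}(T)$ is determined by $(g(e_\gamma))_\gamma$, and $\sum_\gamma|g(e_\gamma)|\le\|g\|$ because a finite sum $\sum\pm e_\gamma$ agrees off a finite set with a function of sup norm $1$. The count in Proposition~\ref{prop:card} then gives $|Y^*|=\mathfrak c$ and $Y\not\supset\ell^1(\mathfrak c)$.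

For $s\in T$ let $u_s$ be the indicator of the set of initial segments of $s$ (including $s$), and let $\varphi_s(f)=f(s)-f(s0)-f(s1)$. Let $\ell_\gamma(f)=\lim_mf(\gamma|m)$; the limit exists for the generators of $Y$, hence on $Y$. Then $\varphi_t(u_s)=\delta_{st}$: if $t$ is a proper initial segment of $s$, exactly one of $t0,t1$ is an initial segment of $s$ and the value is $1-1=0$; if $t=s$ it is $1$; otherwise all three terms vanish. Also $\varphi_t(e_\gamma)=0$, $\ell_\gamma(u_s)=0$ and $\ell_\gamma(e_{\gamma'})=\delta_{\gamma\gamma'}$. The $u_s$ span $c_{00}(T)$. So the pairs $(u_s,\varphi_s)$ and $(e_\gamma,\ell_\gamma)$ together form a fundamental biorthogonal system of $Y$.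
\end{example}

These cases suggest a positive answer. The answer is negative.

\begin{theorem}\label{thm:main}
There is a closed subspace $X$ of $\ell^\infty(\mathbb N)$ such that
\begin{enumerate}
\item[(1)] $X$ is nonseparable and $\omega^*$-analytic;
\item[(2)] $|X^*|=\mathfrak c$, and hence $X\not\supset\ell^1(\mathfrak c)$;
\item[(3)] if $(g_\alpha)_{\alpha\in I}\subset X^*\setminus\{0\}$ is an uncountable family, then the set $\{x\in X:\{\alpha:g_\alpha(x)\ne0\}\text{ is finite}\}$ is not norm dense in $X$.
\end{enumerate}
\end{theorem}

Property (3) mentions only functionals, and for this reason it passes to quotients.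

\begin{corollary}\label{cor:main}
The space $X$ has no fundamental biorthogonal system, so the answer to the Question is no. More strongly, a quotient of $X$ has a fundamental biorthogonal system if and only if it is separable.
\end{corollary}

\begin{proof}
Separable spaces have such systems, as recalled above. Let $q\colon X\to Z$ be a quotient map with $Z$ nonseparable (for instance the identity of $X$), and suppose that $(z_\alpha,z_\alpha^*)_{\alpha\in I}$ is a fundamental biorthogonal system of $Z$. Then $I$ is uncountable, and $g_\alpha=z_\alpha^*\circ q\ne0$ because $q$ is onto and $z_\alpha^*(z_\alpha)=1$. If $q(x)\in\operatorname{span}\{z_\alpha\}$, then $g_\alpha(x)\ne0$ for only finitely many $\alpha$. The set of such $x$ is dense in $X$, because $q$ is open and $\operatorname{span}\{z_\alpha\}$ is dense in $Z$. This contradicts (3).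
\end{proof}

The rest of the paper proves Theorem~\ref{thm:main}. Sections~\ref{sec:norms} and~\ref{sec:model} introduce the norms and show the mechanism behind (3) in a model case, Sections~\ref{sec:coding}--\ref{sec:X} build $X$, and Sections~\ref{sec:analytic}, \ref{sec:dual} and~\ref{sec:three} prove (1), (2) and (3).

\section{A weak-$\ell^2$ norm and its associated norm}\label{sec:norms}

Let $S$ be a nonempty set. For $c,a\in\mathbb R^S$ put
\begin{align*}
\|c\|_V&=\sup\Big\{|F|^{-1/2}\sum_{s\in F}|c(s)|:\ \emptyset\ne F\subset S\text{ finite}\Big\},\\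
\|a\|_A&=\sup\Big\{\Big|\sum_{s}a(s)c(s)\Big|:\ c\in c_{00}(S),\ \|c\|_V\le1\Big\},
\end{align*}
and let $V(S)$ and $A(S)$ be the spaces of functions for which the respective norm is finite. Vectors will be measured in $\|\cdot\|_V$ and functionals in $\|\cdot\|_A$. By the Cauchy--Schwarz inequality $\|c\|_V\le\|c\|_{\ell^2}$, but $V$ is larger than $\ell^2$: the sequence $(k^{-1/2})_{k\ge1}$ has $V$-norm at most $2$, since $\sum_{k\le N}k^{-1/2}\le2N^{1/2}$. We use the following facts.

\begin{enumerate}
\item[(N1)] If $|c'|\le|c|$ then $\|c'\|_V\le\|c\|_V$, and if $|a'|\le|a|$ then $\|a'\|_A\le\|a\|_A$. (For the second, write $a'=\rho a$ with $|\rho|\le1$ and move $\rho$ to $c$.)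
\item[(N2)] If $\sigma\colon S_0\to S$ is injective and $f\in\mathbb R^S$ vanishes off $\sigma(S_0)$, then $f$ and $f\circ\sigma$ have the same $V$-norm and the same $A$-norm. (In the suprema one may replace $F$ by $F\cap\sigma(S_0)$ and $c$ by $c1_{\sigma(S_0)}$.)
\item[(N3)] $\sup|c|\le\|c\|_V$ and $\sup|a|\le\|a\|_A\le\|a\|_{\ell^1}$. (Take $F=\{s\}$; take $c=1_{\{s\}}$; use the first inequality.)
\item[(N4)] $\sum_s|a(s)c(s)|\le\|a\|_A\|c\|_V$ for $a\in A(S)$, $c\in V(S)$. (Test $a$ against $\operatorname{sgn}(a)\,|c|\,1_{S'}$ with $S'$ finite.)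
\end{enumerate}

The first lemma says that elements of $A(S)$ are almost finitely supported. It will keep the dual of $X$ small.

\begin{lemma}\label{lem:tail}
For $a\in A(S)$ and $\varepsilon>0$ there is a finite set $S'\subset S$ with $\|a1_{S\setminus S'}\|_A\le\varepsilon$. In particular $a$ has countable support.
\end{lemma}

\begin{proof}
If $c_1,\dots,c_N$ have disjoint supports and $\|c_i\|_V\le1$, then $\|\sum_ic_i\|_V\le N^{1/2}$. Indeed, for finite $F$ and $F_i=F\cap\operatorname{supp}c_i$,
\[
\sum_F\Big|\sum_ic_i\Big|\le\sum_i|F_i|^{1/2}\le N^{1/2}\Big(\sum_i|F_i|\Big)^{1/2}\le N^{1/2}|F|^{1/2}.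
\]
Suppose that $\|a1_{S\setminus S'}\|_A>\varepsilon$ for every finite $S'$. Given $c_1,\dots,c_{i-1}\in c_{00}(S)$, let $S'$ be the union of their supports, and choose $c_i\in c_{00}(S)$ with $\|c_i\|_V\le1$ and $\sum a1_{S\setminus S'}c_i>\varepsilon$; by (N1) we may take $c_i$ supported off $S'$. Then $N\varepsilon<\sum a\,(c_1+\dots+c_N)\le\|a\|_AN^{1/2}$ for all $N$, which is impossible. For the last statement take $\varepsilon=1/k$, $k\ge1$: by (N3), $|a|\le1/k$ off a finite set.
\end{proof}

The second lemma says that $N$ disjoint copies of one functional add up to size $N^{1/2}$, as orthogonal vectors would.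

\begin{lemma}\label{lem:average}
Let $S_0$ be a nonempty finite set, $h\in\mathbb R^{S_0}$, and let $\sigma_i\colon S_0\to S$ $(1\le i\le N)$ be injections with pairwise disjoint ranges. Let $h^{(i)}\in c_{00}(S)$ vanish off $\sigma_i(S_0)$ and satisfy $h^{(i)}\circ\sigma_i=h$, and let $\theta_i=\pm1$. Then $\|N^{-1/2}\sum_i\theta_ih^{(i)}\|_A\le\|h\|_A$.
\end{lemma}

\begin{proof}
Let $\|c\|_V\le1$. The pairing of $N^{-1/2}\sum_i\theta_ih^{(i)}$ with $c$ equals $\sum_{s\in S_0}h(s)\bar c(s)$, where $\bar c(s)=N^{-1/2}\sum_i\theta_ic(\sigma_i(s))$. For $\emptyset\ne F\subset S_0$ the set $F^+=\bigcup_i\sigma_i(F)$ has $N|F|$ elements, so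
\[
|F|^{-1/2}\sum_F|\bar c|\le(N|F|)^{-1/2}\sum_{F^+}|c|\le1 .
\]
Thus $\|\bar c\|_V\le1$, and the pairing is at most $\|h\|_A$ in absolute value.
\end{proof}

The third lemma concerns vectors. A \emph{normalized block} $|G|^{-1/2}1_G$ has $V$-norm $1$, since $|F|^{-1/2}|G|^{-1/2}|F\cap G|\le1$ with equality for $F=G$. A test set $F$ sees mainly the blocks whose size is comparable to $|F|$, so blocks of very different sizes hardly interact, whether or not they overlap.

\begin{lemma}\label{lem:scales}
Let $(G_\iota)$ be a finite or infinite family of subsets of $S$ with $|G_\iota|=4^{r_\iota}$, where the $r_\iota\ge0$ are pairwise distinct integers. For bounded scalars $c_\iota$,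
\[
\Big\|\sum_\iota c_\iota|G_\iota|^{-1/2}1_{G_\iota}\Big\|_V\le4\sup_\iota|c_\iota| .
\]
\end{lemma}

\begin{proof}
The sum converges absolutely at each point because $\sum_\iota2^{-r_\iota}<\infty$. Let $F\subset S$ be finite and nonempty and write $|F|=4^t$ with $t\ge0$ real. Then
\[
|F|^{-1/2}|G_\iota|^{-1/2}|F\cap G_\iota|\le2^{-t-r_\iota}\min(4^t,4^{r_\iota})=2^{-|r_\iota-t|}.
\]
Since the $r_\iota$ are distinct, these numbers sum to at most $\sum_{r\in\mathbb Z}2^{-|r-t|}$, and the integers $r\ge t$ and $r<t$ each contribute at most $\sum_{i\ge0}2^{-i}=2$.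
\end{proof}

\section{The mechanism on a single level}\label{sec:model}

Let $S$ be uncountable and let $\delta_s(c)=c(s)$ be the coordinate functionals on $V(S)$. In the closure of $c_{00}(S)$ the system $(1_{\{s\}},\delta_s)_{s\in S}$ is fundamental. We want to enlarge this space so that property (3) holds at least for every uncountable family $(\delta_s)_{s\in S'}$.

Choose disjoint blocks $F_0,F_1,\ldots\subset S'$ whose sizes are distinct powers of $4$, and put
\[
y=\sum_k|F_k|^{-1/2}1_{F_k},\qquad G_k=|F_k|^{-1/2}\sum_{s\in F_k}\delta_s .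
\]
By Lemma~\ref{lem:scales}, $\|y\|_V\le4$. For sizes $4,16,\dots,4^K$ one sees this by hand: the function takes the values $\frac12,\frac14,\dots,2^{-K}$ on the blocks, and testing on the union of the blocks gives
\[
\frac{2+4+\dots+2^K}{(4+16+\dots+4^K)^{1/2}}=\Big(3\cdot\frac{2^{K+1}-2}{2^{K+1}+2}\Big)^{1/2}<\sqrt3,
\]
whereas $K$ disjoint blocks of one size $\nu$ would give $K\nu^{1/2}/(K\nu)^{1/2}=K^{1/2}$. By the definition of $\|\cdot\|_V$ we have $\|G_k\|\le1$, and $G_k(y)=1$ for every $k$. If $z\in V(S)$ has $\delta_s(z)\ne0$ for only finitely many $s\in S'$, then $G_k(z)=0$ for large $k$, so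
\[
\|y-z\|_V\ge G_k(y-z)=1 .
\]
Hence in any subspace of $V(S)$ that contains $y$, the vectors on which only finitely many $\delta_s$, $s\in S'$, are nonzero are not dense. This is the whole proof of (3) in miniature. For disjointly supported functionals in $A(S)$ in place of the $\delta_s$, Lemma~\ref{lem:average} will bound the averages $G_k$. Three difficulties remain, and each one dictates a part of the construction.

\emph{The added vectors must not interact.} We must add a vector $y_B$ for enough block sequences $B=(F_k)$ that every uncountable $S'$ contains one. If uncountably many $B$ shared infinitely many blocks, a weak$^*$ cluster point of the averages $G_k$ over the shared blocks would vanish on $c_{00}(S)$ and equal $1$ on all these $y_B$, and we would lose the countable supports on which (2) and (3) rest. We therefore let the size of $F_k$ encode the earlier blocks, so that two different sequences eventually use different sizes and Lemma~\ref{lem:scales} applies to several $y_B$ at once (Section~\ref{sec:coding}).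

\emph{The added vectors create new functionals.} On the closed span of $c_{00}(S)$ and $y$, the limit $G=\lim_kG_k$ exists pointwise, vanishes on $c_{00}(S)$ and has $G(y)=1$. The argument above says nothing about families of such functionals, which see only the coefficients of the $y_B$. To defeat them in the same way we need vectors whose coefficients $(c_B)_B$ form normalized blocks and which are not limits of finite combinations. But these coefficients tend to $0$, and by Lemma~\ref{lem:scales} a series in the $y_B$ (suitably truncated) with coefficients tending to $0$ converges in norm. The remedy is to record the coefficients $(c_B)_B$ in a second component, measured again in the $V$-norm. This produces a second level of the same kind as the first, with index set the set of block sequences, and the construction has to be iterated $\omega$ times (Section~\ref{sec:X}).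

\emph{The space must live on a countable set.} We take index sets inside $2^\omega$ and replace functions on branches by functions on the tree $T$, from which the values on branches are recovered as limits, as in Example~\ref{ex:branch} (Section~\ref{sec:tree}). All choices are made in a Borel way.

The exponent $\frac12$ matters only in that it lies strictly between two extremes. With the $\ell^1$-norm in place of $\|\cdot\|_V$ the unit vectors over $2^\omega$ span $\ell^1(\mathfrak c)$. With the sup norm the normalized blocks are the indicators $1_G$, and $N$ of them with a common point have sum of norm $N$ whatever their sizes.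

\section{Coded block sequences}\label{sec:coding}

Fix an injection $\kappa$ from the countable set of all finite sequences (including the empty one) of finite subsets of $T$ into $\{1,2,\dots\}$. We define Borel sets $\Gamma_n\subset2^\omega$ recursively. Let $\Gamma_0=2^\omega$. Given $\Gamma_n$, let $\Gamma_{n+1}$ be the set of all sequences $B=(F_k)_{k\ge0}$ of pairwise disjoint finite subsets of $\Gamma_n$ such that
\begin{equation}\label{eq:code}
|F_k|=4^{r_k},\qquad r_k=r_k(B)=\kappa(F_0|k,\dots,F_{k-1}|k)\qquad(k\ge0).
\end{equation}
The rule \eqref{eq:code} prescribes the size of $F_k$ and nothing else: once $F_0,\dots,F_{k-1}$ are chosen, any subset of $\Gamma_n$ of size $4^{r_k}$ disjoint from them may serve as $F_k$. This freedom is what the proof of (3) needs. It also shows, by induction, that every $\Gamma_n$ is uncountable, since $F_0$ can be chosen in uncountably many ways.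

To continue the recursion we must view $\Gamma_{n+1}$ as a Borel subset of $2^\omega$. For an arbitrary $\beta=(\beta_l)_{l\ge0}\in(2^\omega)^{\mathbb N}$ define recursively $N_0=0$ and
\[
F_i=\{\beta_l:N_i\le l<N_{i+1}\}\ (i<k),\quad r_k=\kappa(F_0|k,\dots,F_{k-1}|k),\quad N_{k+1}=N_k+4^{r_k}.
\]
Each $r_k$ and $N_k$ is a locally constant function of $\beta$: if $N_0,\dots,N_k$ are locally constant, then so are $r_k$ and $N_{k+1}$, because $r_k$ depends only on $N_0,\dots,N_k$ and the restrictions $\beta_l|k$, $l<N_k$. Let $\Gamma_{n+1}'$ be the set of injective $\beta\in(\Gamma_n)^{\mathbb N}$ such that $\beta_l<_{\mathrm{lex}}\beta_{l+1}$ whenever $N_k\le l$ and $l+1<N_{k+1}$ for some $k$. This set is Borel: it is given by countably many conditions $\beta_l\in\Gamma_n$ (Borel), $\beta_l\ne\beta_{l'}$ (open), and implications whose hypothesis is clopen and whose conclusion is open. Listing $F_0$ in increasing lexicographic order, then $F_1$, and so on, is a bijection from $\Gamma_{n+1}$ onto $\Gamma_{n+1}'$. Fix, once for all $n$, a homeomorphism $\Phi\colon(2^\omega)^{\mathbb N}\to2^\omega$,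 and identify $\Gamma_{n+1}$ with the Borel set $\Phi(\Gamma'_{n+1})\subset2^\omega$.

Thus $B\in\Gamma_{n+1}$ is at once a point of $2^\omega$ and a block sequence $(F_k)$. The points $\beta_l(B)\in\Gamma_n$, $l\ge0$, which enumerate $\bigcup_kF_k$ without repetition, are the \emph{entries} of $B$. The functions $\beta_l(B)$, $r_k(B)$ and $N_k(B)$ are continuous on $\Gamma_{n+1}$.

\begin{lemma}\label{lem:code}
Let $B=(F_k)$ and $B'=(F'_k)$ be in $\Gamma_{n+1}$.
\begin{enumerate}
\item[(a)] If $k\ne k'$, then $r_k(B)\ne r_{k'}(B')$, also when $B=B'$. In particular $|F_k|\to\infty$.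
\item[(b)] If $B\ne B'$, there is a least $k_0=k_0(B,B')$ with $r_k(B)\ne r_k(B')$ for all $k\ge k_0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The sequences to which $\kappa$ is applied have different lengths, and $\kappa$ is injective. Distinct positive integers $r_k(B)$ tend to infinity. (b) Some $F_j\ne F'_j$; say $\gamma\in F_j\setminus F'_j$. For large $k$ we have $k>j$ and $\gamma|k\notin F'_j|k$, so $F_j|k\ne F'_j|k$ and $r_k(B)\ne r_k(B')$.
\end{proof}

\section{Vectors on the tree}\label{sec:tree}

Let
\[
\mathcal L=\Big\{f\in\mathbb R^T:\ \|f\|=\sup_m\|f|_{2^m}\|_V<\infty\Big\}.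
\]
This is the $\ell^\infty$-sum of the finite-dimensional spaces $V(2^m)$, hence a Banach space, and $|f(s)|\le\|f\|$ for $s\in T$. A branch vector has one nonzero value on each level, so $\|e_\gamma\|=1$. For $f\in\mathbb R^T$ let $\tau_pf$ equal $f$ on the levels $m\ge p$ and $0$ on the levels $m<p$; then $f-\tau_pf\in c_{00}(T)$.

For $B=(F_k)\in\Gamma_{n+1}$ let $y_B=\sum_k|F_k|^{-1/2}1_{F_k}$, a function on $2^\omega$ supported in $\Gamma_n$. We want a vector in $\mathcal L$ whose limits along branches are the values of $y_B$. The sum $\sum_\gamma y_B(\gamma)e_\gamma$ diverges at the root, since $\sum_k|F_k|^{1/2}=\infty$. So we switch on the $k$-th block only at a level where its branches have separated from each other and from the earlier blocks. Let $p_k=p_k(B)$ be the least $p\ge k$ such that $\gamma\mapsto\gamma|p$ is injective on $F_0\cup\dots\cup F_k$. The number $p_{k+1}$ satisfies the two conditions that define $p_k$, so $(p_k)$ is nondecreasing. For $q\ge0$ put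
\[
\hat y_{B,q}=\sum_{k\ge q}|F_k|^{-1/2}\sum_{\gamma\in F_k}\tau_{p_k}e_\gamma,\qquad\hat y_B=\hat y_{B,0}.
\]
On level $m$,
\begin{equation}\label{eq:level}
\hat y_{B,q}|_{2^m}=\sum_{k\ge q,\ p_k\le m}|F_k|^{-1/2}1_{F_k|m}.
\end{equation}
Only $k\le m$ occur. If $K$ is the largest index that occurs, then $\gamma\mapsto\gamma|m$ is injective on $F_0\cup\dots\cup F_K$, so the sets $F_k|m$ in \eqref{eq:level} are pairwise disjoint and each has $|F_k|$ elements. The vector $\hat y_{B,q}$ vanishes on levels $m<q$. Removing finitely many blocks changes little: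
\begin{equation}\label{eq:trunc}
\hat y_B-\hat y_{B,q}=\sum_{k<q}|F_k|^{-1/2}\sum_{\gamma\in F_k}\tau_{p_k}e_\gamma\ \in\ \operatorname{span}\{e_\gamma:\gamma\text{ an entry of }B\}+c_{00}(T).
\end{equation}

The coding now pays off: after truncation, the vectors $\hat y_B$ satisfy an upper $c_0$-estimate.

\begin{lemma}\label{lem:c0}
Let $(B_i)_{i\ge0}$ be a finite or infinite sequence of distinct elements of $\Gamma_{n+1}$. Put $q_0=0$ and $q_i=\max\big(i,\max_{i'<i}k_0(B_i,B_{i'})\big)$. For bounded scalars $c_i$ the sum $\sum_ic_i\hat y_{B_i,q_i}$ is finite at each point of $T$ and has norm at most $4\sup_i|c_i|$. If $c_i\to0$, the series converges in the norm of $\mathcal L$.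
\end{lemma}

\begin{proof}
The numbers $r_k(B_i)$, over all pairs $(i,k)$ with $k\ge q_i$, are pairwise distinct. For pairs with different $k$ this is Lemma~\ref{lem:code}(a). For $(i,k)$ and $(i',k)$ with $i'<i$ it is Lemma~\ref{lem:code}(b), since $k\ge q_i\ge k_0(B_i,B_{i'})$. By \eqref{eq:level}, on level $m$ the sum is $\sum c_i|G_{ik}|^{-1/2}1_{G_{ik}}$ over the finitely many pairs with $i\le q_i\le k\le p_k(B_i)\le m$, where $|G_{ik}|=4^{r_k(B_i)}$. Lemma~\ref{lem:scales} bounds its $V$-norm by $4\sup|c_i|$. Replacing $c_i$ by $0$ outside an interval $[i_0,i_1]$ gives $\|\sum_{i=i_0}^{i_1}c_i\hat y_{B_i,q_i}\|\le4\sup_{i\ge i_0}|c_i|$. So if $c_i\to0$ the partial sums are Cauchy, and their limit in $\mathcal L$ is the pointwise sum.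
\end{proof}

A one-term sequence gives $\hat y_B\in\mathcal L$, and then $\hat y_{B,q}\in\mathcal L$ by \eqref{eq:trunc}. Let $E_n\subset\mathcal L$ be the closed span of
\[
c_{00}(T),\qquad\{e_\gamma:\gamma\in\Gamma_n\},\qquad\{\hat y_B:B\in\Gamma_{n+1}\}.
\]
By \eqref{eq:trunc}, $\hat y_{B,q}\in E_n$ for all $B\in\Gamma_{n+1}$ and $q\ge0$. The next lemma reads off a function on branches from each $f\in E_n$. Recall that $c_0(S)$ is the space of $c\in\mathbb R^S$ such that $\{s:|c(s)|>\varepsilon\}$ is finite for every $\varepsilon>0$; it is closed under uniform limits, and its elements have countable support.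

\begin{lemma}\label{lem:limits}
For $f\in E_n$ and $\gamma\in2^\omega$ the limit $\ell_\gamma(f)=\lim_mf(\gamma|m)$ exists, and $\ell_\gamma\in E_n^*$ with $\|\ell_\gamma\|\le1$. Moreover:
\begin{enumerate}
\item[(a)] $\ell_\gamma$ vanishes on $c_{00}(T)$, and $\ell_\gamma(e_{\gamma'})=\delta_{\gamma\gamma'}$;
\item[(b)] $\ell_\gamma(\hat y_B)=y_B(\gamma)$, and $\ell_\gamma(\hat y_{B,q})=0$ unless $\gamma$ is an entry of $B$;
\item[(c)] $\|(\ell_\gamma(f))_\gamma\|_V\le\|f\|$ and $(\ell_\gamma(f))_\gamma\in c_0(2^\omega)$.
\end{enumerate}
\end{lemma}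

\begin{proof}
Part (a) holds because $\gamma|m$ leaves every finite set and $\gamma|m\ne\gamma'|m$ for large $m$ if $\gamma\ne\gamma'$. Let $B=(F_k)$. In \eqref{eq:level} the sets are disjoint, so at most one $k$ contributes to $\hat y_B(\gamma|m)$. If $\gamma\in F_k$ and $m\ge p_k$, the value is $|F_k|^{-1/2}=y_B(\gamma)$. If $\gamma\notin\bigcup_kF_k$, then for each $K$ we have $\gamma|m\notin(F_0\cup\dots\cup F_K)|m$ for large $m$, so that $\hat y_B(\gamma|m)\le\sup_{k>K}|F_k|^{-1/2}$, which tends to $0$ as $K\to\infty$ by Lemma~\ref{lem:code}(a). Thus the limits exist on the span of the generators. Since $|f(s)-f'(s)|\le\|f-f'\|$ for all $s$, they exist on $E_n$, and $|\ell_\gamma(f)|\le\|f\|$. The second part of (b) follows from the first, (a) and \eqref{eq:trunc}.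

For finite $F\subset2^\omega$ and large $m$ the points $\gamma|m$, $\gamma\in F$, are distinct, so $|F|^{-1/2}\sum_{\gamma\in F}|f(\gamma|m)|\le\|f\|$; letting $m\to\infty$ gives the first part of (c). The second part holds for the generators ($y_B\in c_0(2^\omega)$ since $|F_k|\to\infty$) and passes to the closed span because $\sup_\gamma|\ell_\gamma(f)-\ell_\gamma(f')|\le\|f-f'\|$.
\end{proof}

\section{The space $X$}\label{sec:X}

Let $\mathbb N_0=\{0,1,2,\dots\}$ and $\Omega=\mathbb N_0\times T$. We write $x\in\mathbb R^\Omega$ as $x=(x^n)_{n\ge0}$ with components $x^n\in\mathbb R^T$, and we let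
\[
\mathcal L_\infty=\Big\{x\in\mathbb R^\Omega:\ \|x\|=\sup_n\|x^n\|<\infty\Big\},
\]
with closed unit ball $\mathbf U$. The component $x^n$ will lie in $E_n$. The principle of the construction is that the coefficient of $\hat y_B$ in $x^n$ is the limit $\ell_B(x^{n+1})$ of the next component along the branch $B\in\Gamma_{n+1}$.

For $j\ge0$ and $D\in\Gamma_j$ we define a vector $x_{j,D}=(x^n)_n$. (The index $j$ is needed because the sets $\Gamma_j\subset2^\omega$ may overlap.) Put $x^n=0$ for $n>j$ and $x^j=e_D$. For $n=j-1,\dots,0$ successively put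
\begin{equation}\label{eq:down}
x^n=\sum_ic_i\,\hat y_{B_i,q_i},\qquad c_i=\ell_{B_i}(x^{n+1}),
\end{equation}
where $(B_i)=(B^n_i)$ is the injective sequence in $\Gamma_{n+1}$ specified below and the $q_i$ are attached to it as in Lemma~\ref{lem:c0}. The sequence has to contain every $B\in\Gamma_{n+1}$ with $\ell_B(x^{n+1})\ne0$, and it has to depend on $D$ in a Borel way, so we give it explicitly. Fix a bijection $\pi=(\pi_1,\pi_2)\colon\mathbb N_0\to\mathbb N_0^2$.
\begin{itemize}
\item For $n=j-1$ take the one-term sequence $B_0=D$.
\item For $n=j-2$ take the entries of $D$: $B^n_i=\beta_i(D)$.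
\item For $n<j-2$ list the entries of all the $B^{n+1}_i$ and delete repetitions: put $d_t=\beta_{\pi_2(t)}\big(B^{n+1}_{\pi_1(t)}\big)$, let $t_0<t_1<\cdots$ be the indices $t$ with $d_t\notin\{d_{t'}:t'<t\}$, and let $B^n_i=d_{t_i}$. There are infinitely many such $t$, since the entries of a single $B$ are distinct.
\end{itemize}
The first three cases read
\[
x_{0,D}=(e_D,0,\dots),\qquad x_{1,D}=(\hat y_D,e_D,0,\dots),\qquad x_{2,D}=\Big(\sum_iy_D(\beta_i)\,\hat y_{\beta_i,q_i},\ \hat y_D,\ e_D,\ 0,\dots\Big),
\]
with $\beta_i=\beta_i(D)$. For every $j\ge1$ the two top components are $x^j=e_D$ and $x^{j-1}=\hat y_D$; the lower ones are forced by the principle above and serve only to respect it.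

\begin{lemma}\label{lem:welldef}
Let $D\in\Gamma_j$. For each $n<j$, the sequence $(B^n_i)$ contains every $B\in\Gamma_{n+1}$ with $\ell_B(x^{n+1})\ne0$, the series \eqref{eq:down} converges in norm, and $x^n\in E_n$. Hence $x_{j,D}\in\mathcal L_\infty$.
\end{lemma}

\begin{proof}
We use downward induction on $n$. For $n=j-1$ we have $\ell_B(e_D)=\delta_{BD}$, and \eqref{eq:down} is the single term $\hat y_D\in E_{j-1}$. Let $n\le j-2$. By induction $x^{n+1}\in E_{n+1}$ is a norm convergent series in vectors $\hat y_{B,q}$ with $B$ among the $B^{n+1}_i\in\Gamma_{n+2}$. By Lemma~\ref{lem:limits}(b) and the continuity of $\ell_\gamma$, we have $\ell_\gamma(x^{n+1})=0$ unless $\gamma$ is an entry of some $B^{n+1}_i$, and $(B^n_i)$ lists all these entries. The $B^n_i$ are distinct, so $c_i\to0$ by Lemma~\ref{lem:limits}(c). By Lemma~\ref{lem:c0} the series converges in norm, and its terms lie in $E_n$.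
\end{proof}

\begin{definition}\label{def:X}
$X$ is the norm closed span in $\mathcal L_\infty$ of $c_{00}(\Omega)\cup\{x_{j,D}:j\ge0,\ D\in\Gamma_j\}$, and $X_0\subset X$ is the norm closure of $c_{00}(\Omega)$.
\end{definition}

Each generator has finitely many nonzero components, and its $n$-th component lies in $E_n$. Both properties ``$x^n\in E_n$ for all $n$'' and ``$\|x^n\|\to0$'' define closed subspaces of $\mathcal L_\infty$, so
\begin{equation}\label{eq:c0sum}
x^n\in E_n\ \ (n\ge0)\qquad\text{and}\qquad\|x^n\|\to0\qquad\text{for all }x\in X .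
\end{equation}
The subspace $X_0$ is separable.

\begin{remark}\label{rem:finite}
No finite number of levels suffices. Let $X_{\le j}$ be the closed span of $c_{00}(\Omega)$ and the $x_{i,D}$ with $i\le j$. The functionals $x\mapsto\ell_D(x^j)$, $D\in\Gamma_j$, form an uncountable family, they are nonzero since they take the value $1$ at $x_{j,D}$, and each generator is annihilated by all but at most one of them. So (3) fails for $X_{\le j}$. In $X$ these functionals are defeated by the vectors $x_{j+1,B}$.
\end{remark}

\section{Analyticity}\label{sec:analytic}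

We use these standard facts about Polish spaces $P,Q$ (separable, completely metrizable spaces). If $C\subset P$ is Borel and $\phi\colon C\to Q$ is a Borel map, then $\phi(C)$ is analytic. Continuous images, finite products, countable unions and countable intersections of analytic subsets of Polish spaces are analytic. A map into $\mathbb R^\Omega$ (product topology) is Borel if its coordinates are, and a pointwise limit of a sequence of real Borel functions is Borel.

\begin{lemma}\label{lem:borel}
For each $j$, the map $D\mapsto x_{j,D}$ from $\Gamma_j$ to $\mathbb R^\Omega$ is Borel.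
\end{lemma}

\begin{proof}
(i) The function $p_k$ is continuous on $\Gamma_{n+1}$: whether $\gamma\mapsto\gamma|p$ is injective on $F_0\cup\dots\cup F_k$ depends only on $N_{k+1}(B)$ and the restrictions $\beta_l(B)|p$, $l<N_{k+1}(B)$, which are locally constant in $B$.

(ii) The function $k_0$ is Borel on $\{(B,B')\in\Gamma_{n+1}^2:B\ne B'\}$, since $\{k_0\le q\}=\bigcap_{k\ge q}\{r_k(B)\ne r_k(B')\}$.

(iii) For $s\in2^m$, formula \eqref{eq:level} gives
\[
\hat y_{B,q}(s)=\sum_{q\le k\le m,\ p_k(B)\le m}2^{-r_k(B)}\,\big|\{l:N_k(B)\le l<N_{k+1}(B),\ \beta_l(B)|m=s\}\big|,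
\]
which is a Borel function of $(B,q)$ by (i).

(iv) The component $x^j=e_D$ depends continuously on $D$, since $e_D(s)$ depends only on $D|m$ for $s\in2^m$. We show by downward induction on $n<j$ that the $B^n_i$ and $x^n$ are Borel functions of $D$. For $n=j-1$ and $n=j-2$ the $B^n_i$ are continuous in $D$. For $n<j-2$ the $d_t$ are Borel in $D$ by induction, so each condition $d_t=d_{t'}$ is Borel. The set $\{t_i=t\}$ is a Boolean combination of finitely many such conditions, and $B^n_i=d_t$ on it; so $B^n_i$ is Borel. By (ii) the $q_i$ are Borel. The map $(f,\gamma)\mapsto f(\gamma|m)$ is continuous on $\mathbb R^T\times2^\omega$, so $c_i=\lim_mx^{n+1}(B^n_i|m)$ is Borel in $D$. Finally, for $s\in2^m$ the terms of \eqref{eq:down} with $i>m$ have $q_i>m$ and vanish at $s$, so $x^n(s)=\sum_{i\le m}c_i\hat y_{B_i,q_i}(s)$ is Borel by (iii).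
\end{proof}

\begin{proposition}\label{prop:analytic}
There is a linear isometry $J$ of $\mathcal L_\infty$ into $\ell^\infty(\mathbb N)$ such that $J(X)$ is a nonseparable, norm closed, $\omega^*$-analytic subspace.
\end{proposition}

\begin{proof}
\emph{Embedding.} Let $\Lambda$ be the countably infinite set of all $\lambda=(n,m,F,\theta)$ with $n,m\ge0$, $\emptyset\ne F\subset2^m$ and $\theta\colon F\to\{\pm1\}$, and let $u_\lambda(x)=|F|^{-1/2}\sum_{s\in F}\theta(s)x^n(s)$. By the definition of the norms, $\|x\|=\sup_\lambda|u_\lambda(x)|$. So $J(x)=(u_\lambda(x))_\lambda$ is a linear isometry of $\mathcal L_\infty$ into $\ell^\infty(\Lambda)$, which we identify with $\ell^\infty(\mathbb N)$. The image $J(X)$ is complete, hence closed.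

\emph{Analyticity in $\mathbb R^\Omega$.} Let $\mathcal M$ be the linear span of the generators of $X$. It is the union, over $N\ge0$, tuples $(j_1,\dots,j_N)$ and finite sets $\Omega'\subset\Omega$, of the images of the maps
\[
\mathbb R^N\times\prod_{i\le N}\Gamma_{j_i}\times\mathbb R^{\Omega'}\to\mathbb R^\Omega,\qquad(t,D,z)\mapsto\sum_{i\le N}t_i\,x_{j_i,D_i}+z .
\]
These are countably many Borel maps (Lemma~\ref{lem:borel}) on Borel subsets of Polish spaces, so $\mathcal M$ is analytic in $\mathbb R^\Omega$. The ball $\mathbf U$ is compact in $\mathbb R^\Omega$: it lies in $[-1,1]^\Omega$ and is cut out by the closed conditions $|u_\lambda(x)|\le1$. Each set $\mathcal M+r^{-1}\mathbf U$ is a continuous image of $\mathcal M\times\mathbf U$, hence analytic, and the norm closure of $\mathcal M$ is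
\[
X=\bigcap_{r\ge1}\big(\mathcal M+r^{-1}\mathbf U\big).
\]
So $X$ and the sets $X\cap k\mathbf U$ are analytic in $\mathbb R^\Omega$.

\emph{Analyticity in the weak$^*$ topology.} Each $u_\lambda$ depends on finitely many coordinates, so $J$ is the restriction of a continuous map $\mathbb R^\Omega\to\mathbb R^\Lambda$. Hence $J(X\cap k\mathbf U)$ is an analytic subset of $[-k,k]^\Lambda$, where the product topology coincides with the weak$^*$ topology. Continuous maps from $\mathbb N^{\mathbb N}$ onto the sets $J(X\cap k\mathbf U)$, $k\ge1$, combine to a weak$^*$ continuous map from $\mathbb N\times\mathbb N^{\mathbb N}\cong\mathbb N^{\mathbb N}$ onto their union $J(X)$.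

\emph{Nonseparability.} For $\gamma\ne\gamma'$ in $\Gamma_0=2^\omega$, $\|x_{0,\gamma}-x_{0,\gamma'}\|=\|e_\gamma-e_{\gamma'}\|\ge1$.
\end{proof}

From now on we identify $X$ with $J(X)$. This proves Theorem~\ref{thm:main}(1).

\section{The functionals that vanish on $X_0$}\label{sec:dual}

Both (2) and (3) reduce to the annihilator $X_0^\perp=\{g\in X^*:g|_{X_0}=0\}$, because $X_0$ is separable. We show that every such $g$ is computed from the branch limits $\ell_\gamma(x^n)$. Let $\mathcal H$ be the space of sequences $h=(h_n)_{n\ge0}$ with $h_n\in A(\Gamma_n)$ and $\|h\|=\sum_n\|h_n\|_A<\infty$. For $h\in\mathcal H$ put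
\[
g_h(x)=\sum_n\sum_{\gamma\in\Gamma_n}h_n(\gamma)\,\ell_\gamma(x^n)\qquad(x\in X).
\]
By \eqref{eq:c0sum}, (N4) and Lemma~\ref{lem:limits}(c), the inner sum converges absolutely with bound $\|h_n\|_A\|x^n\|$. So $g_h\in X^*$, $\|g_h\|\le\|h\|$, and $h\mapsto g_h$ is linear.

A functional $g_n$ on $E_n$ that vanishes on $c_{00}(T)$ has a part that is seen by the vectors $e_\gamma$ and a remainder that is seen only by the vectors $\hat y_B$. The first part is given by a function in $A(\Gamma_n)$. The remainder is of the kind described in Section~\ref{sec:model}; by Lemma~\ref{lem:c0} it is given by a function in $\ell^1(\Gamma_{n+1})$, and the relation \eqref{eq:down} lets us evaluate it on the component $x^{n+1}$ instead.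

\begin{lemma}\label{lem:rep}
Every $g\in X_0^\perp$ equals $g_h$ for some $h\in\mathcal H$ with $\|h\|\le9\|g\|$.
\end{lemma}

\begin{proof}
By \eqref{eq:c0sum}, $X$ is a subspace of the $c_0$-sum $\{x\in\mathcal L_\infty:\|x^n\|\to0\}$ of copies of $\mathcal L$, whose dual is the $\ell^1$-sum of copies of $\mathcal L^*$. By the Hahn--Banach theorem, $g(x)=\sum_ng_n(x^n)$ with $g_n\in\mathcal L^*$ and $\sum_n\|g_n\|=\|g\|$. For $z\in c_{00}(T)$ the vector with $n$-th component $z$ and other components $0$ lies in $c_{00}(\Omega)$, so $g_n(z)=0$.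

\emph{The part seen by the $e_\gamma$.} Fix $n$ and set $a_n(\gamma)=g_n(e_\gamma)$ for $\gamma\in\Gamma_n$. Let $c\in c_{00}(\Gamma_n)$, $f=\sum_\gamma c(\gamma)e_\gamma$, and let $p$ be such that $\gamma\mapsto\gamma|p$ is injective on the support of $c$. On every level $m\ge p$ the function $f$ is a copy of $c$, so $\|\tau_pf\|=\|c\|_V$ by (N2). Since $f-\tau_pf\in c_{00}(T)$,
\[
\Big|\sum_\gamma a_n(\gamma)c(\gamma)\Big|=|g_n(f)|=|g_n(\tau_pf)|\le\|g_n\|\,\|c\|_V,
\]
that is, $\|a_n\|_A\le\|g_n\|$. Put $\tilde a_n(f)=\sum_{\gamma\in\Gamma_n}a_n(\gamma)\ell_\gamma(f)$ for $f\in E_n$. By (N4) and Lemma~\ref{lem:limits}(c), $\|\tilde a_n\|\le\|g_n\|$.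

\emph{The remainder.} The functional $s_n=g_n|_{E_n}-\tilde a_n$ has norm at most $2\|g_n\|$, and by Lemma~\ref{lem:limits}(a) it vanishes on $c_{00}(T)$ and on all $e_\gamma$, $\gamma\in\Gamma_n$. Let $b_n(B)=s_n(\hat y_B)$ for $B\in\Gamma_{n+1}$. By \eqref{eq:trunc}, $s_n(\hat y_{B,q})=b_n(B)$ for all $q$. For distinct $B_0,\dots,B_N$ and $c_i=\operatorname{sgn}b_n(B_i)$, Lemma~\ref{lem:c0} gives
\[
\sum_i|b_n(B_i)|=s_n\Big(\sum_ic_i\hat y_{B_i,q_i}\Big)\le4\|s_n\|.
\]
Hence $\|b_n\|_{\ell^1}\le8\|g_n\|$.

\emph{Moving the remainder up one level.} We claim that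
\begin{equation}\label{eq:shift}
s_n(x^n)=\sum_{B\in\Gamma_{n+1}}b_n(B)\,\ell_B(x^{n+1})\qquad(x\in X).
\end{equation}
Both sides are bounded linear functionals of $x$ (the right side is at most $\|b_n\|_{\ell^1}\|x\|$), so it suffices to check the generators. On $c_{00}(\Omega)$ both sides vanish. Let $x=x_{j,D}$. If $j<n$, then $x^n=x^{n+1}=0$. If $j=n$, then $x^n=e_D$ and $x^{n+1}=0$, and both sides vanish. If $j>n$, the series \eqref{eq:down} converges in norm, so $s_n(x^n)=\sum_i\ell_{B_i}(x^{n+1})\,b_n(B_i)$. This is the right side of \eqref{eq:shift}, because $(B_i)$ is injective and contains every $B\in\Gamma_{n+1}$ with $\ell_B(x^{n+1})\ne0$ (Lemma~\ref{lem:welldef}).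

Put $b_{-1}=0$ and $h_n=a_n+b_{n-1}$. By (N3),
\[
\|h\|\le\sum_n\big(\|a_n\|_A+\|b_n\|_{\ell^1}\big)\le9\sum_n\|g_n\|=9\|g\|.
\]
Summing $g_n(x^n)=\tilde a_n(x^n)+s_n(x^n)$ over $n$, using \eqref{eq:shift} and regrouping the absolutely convergent series, we get $g=g_h$.
\end{proof}

\begin{proposition}\label{prop:card}
$|X^*|=\mathfrak c$, and $X\not\supset\ell^1(\mathfrak c)$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:tail}, an element of $\mathcal H$ is a countably supported real function on the disjoint union of the $\Gamma_n$, a set of cardinality at most $\mathfrak c$. There are at most $\mathfrak c^\omega=\mathfrak c$ such functions, so $|X_0^\perp|\le\mathfrak c$ by Lemma~\ref{lem:rep}. A functional on the separable space $X_0$ is determined by its values on a dense sequence, so $|X_0^*|\le\mathfrak c$. The restriction map $X^*\to X_0^*$ has kernel $X_0^\perp$, so $|X^*|\le\mathfrak c\cdot\mathfrak c=\mathfrak c$; equality holds since $X\ne\{0\}$. If a subspace $W\subset X$ were isomorphic to $\ell^1(\mathfrak c)$, restriction would map $X^*$ onto $W^*$ by the Hahn--Banach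 theorem, and $W^*$ is isomorphic to $\ell^\infty(\mathfrak c)$, which has $2^{\mathfrak c}>\mathfrak c$ elements.
\end{proof}

This proves Theorem~\ref{thm:main}(2).

\section{Uncountable families of functionals}\label{sec:three}

We prove Theorem~\ref{thm:main}(3). Suppose that $(g_\alpha)_{\alpha\in I}$ is an uncountable family of nonzero functionals on $X$ and that
\[
\mathcal D=\{x\in X:\{\alpha:g_\alpha(x)\ne0\}\text{ is finite}\}
\]
is dense in $X$. Rescaling the $g_\alpha$ does not change $\mathcal D$, so we assume $\|g_\alpha\|=1$. Passing to an uncountable subset of $I$ only enlarges $\mathcal D$. The plan is to thin out the family until it looks like the family of coordinate functionals in Section~\ref{sec:model}, and then to test it on a vector $x_{m+1,B}$.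

If $x=\lim_kz_k$ with $z_k\in\mathcal D$ and $g_\alpha(x)\ne0$, then $g_\alpha(z_k)\ne0$ for some $k$. Hence
\begin{equation}\label{eq:countable}
\{\alpha:g_\alpha(x)\ne0\}\text{ is countable for every }x\in X.
\end{equation}
Applying \eqref{eq:countable} to a dense sequence in $X_0$ and discarding countably many $\alpha$, we may assume that $g_\alpha\in X_0^\perp$ for all $\alpha\in I$. By Lemma~\ref{lem:rep}, $g_\alpha=g_{h_\alpha}$ with $0\ne h_\alpha=(h_{\alpha,n})_n\in\mathcal H$ and $\|h_\alpha\|\le9$. The support
\[
S_\alpha=\{(n,\gamma):\gamma\in\Gamma_n,\ h_{\alpha,n}(\gamma)\ne0\}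
\]
is nonempty, and it is countable by Lemma~\ref{lem:tail}.

\subsection*{Step 1: each point lies in countably many supports}
To make the supports disjoint we need to know that they do not cluster at a point. The vector $x_{n,\gamma}$ detects the value $h_{\alpha,n}(\gamma)$ up to terms from lower levels, which suggests an induction.

\emph{Claim: for all $n$ and $\gamma\in\Gamma_n$, the set $\{\alpha:(n,\gamma)\in S_\alpha\}$ is countable.} Suppose this holds for all levels $i<n$, and let $x=x_{n,\gamma}$. Since $x^n=e_\gamma$ and the higher components vanish,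
\[
g_\alpha(x)=h_{\alpha,n}(\gamma)+\sum_{i<n}\sum_{\delta\in\Gamma_i}h_{\alpha,i}(\delta)\,\ell_\delta(x^i).
\]
By Lemma~\ref{lem:limits}(c) there are only countably many pairs $(i,\delta)$ with $\ell_\delta(x^i)\ne0$, and by the induction hypothesis each with $i<n$ lies in countably many $S_\alpha$. So the double sum vanishes for all but countably many $\alpha$. The left side vanishes for all but countably many $\alpha$ by \eqref{eq:countable}. Hence so does $h_{\alpha,n}(\gamma)$.

\subsection*{Step 2: a common lowest level and disjoint supports}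
For each $\alpha$ let $m_\alpha$ be the least $n$ with $h_{\alpha,n}\ne0$, and fix $\gamma_\alpha\in\Gamma_{m_\alpha}$ and a rational $\eta_\alpha>0$ with $|h_{\alpha,m_\alpha}(\gamma_\alpha)|>\eta_\alpha$. There are countably many possible pairs $(m_\alpha,\eta_\alpha)$, so there are $m$, $\eta$ and an uncountable $I_1\subset I$ such that for $\alpha\in I_1$
\begin{equation}\label{eq:lowest}
h_{\alpha,n}=0\ \ (n<m),\qquad|h_{\alpha,m}(\gamma_\alpha)|>\eta .
\end{equation}
By Zorn's lemma let $I_2\subset I_1$ be maximal such that the sets $S_\alpha$, $\alpha\in I_2$, are pairwise disjoint. If $I_2$ were countable, the union of these sets would be countable and by Step~1 would meet only countably many $S_\alpha$; any other $\alpha\in I_1$ could be added to $I_2$. So $I_2$ is uncountable. The points $\gamma_\alpha$, $\alpha\in I_2$, are distinct because $(m,\gamma_\alpha)\in S_\alpha$.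

\subsection*{Step 3: bounded averages}
In Section~\ref{sec:model} the averages $G_k$ had norm at most $1$ because all $\delta_s$ are copies of one functional. Here we obtain copies by approximating and counting. An average $2^{-r}\sum$ of $4^r$ terms multiplies a common error bound by $2^r$, so the approximation must be accurate to $2^{-r}$.

For $\alpha\in I_2$ and $r\ge1$ choose a finitely supported, rational-valued $h^r_\alpha\in\mathcal H$ with support in $S_\alpha$ and $\|h_\alpha-h^r_\alpha\|\le2^{-r}$. To find it, discard the levels $n>n_0$ with $n_0$ large, apply Lemma~\ref{lem:tail} on the levels $n\le n_0$, and perturb the finitely many remaining values using $\|\cdot\|_A\le\|\cdot\|_{\ell^1}$. Then $\|h^r_\alpha\|\le10$. The \emph{type} of $h^r_\alpha$ is the function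
\[
(n,\rho)\mapsto\big|\{\gamma\in\Gamma_n:h^r_{\alpha,n}(\gamma)=\rho\}\big|\qquad(n\ge0,\ \rho\in\mathbb Q\setminus\{0\}).
\]
It is integer-valued with finite support, so there are only countably many types.

Let $P\subset I_2$ with $|P|=4^r$ be such that all $h^r_\alpha$, $\alpha\in P$, have the same type, let $\theta_\alpha=\pm1$, and fix $\alpha_0\in P$. For each $n$ the functions $h^r_{\alpha,n}$, $\alpha\in P$, are either all zero or disjointly supported copies of one function on a nonempty finite set. By Lemma~\ref{lem:average} with $N=4^r$ and (N2), $\|2^{-r}\sum_{\alpha\in P}\theta_\alpha h^r_{\alpha,n}\|_A\le\|h^r_{\alpha_0,n}\|_A$. Summing over $n$ and adding the errors,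
\begin{equation}\label{eq:eleven}
\Big\|2^{-r}\sum_{\alpha\in P}\theta_\alpha h_\alpha\Big\|\le10+2^{-r}\cdot4^r\cdot2^{-r}=11 .
\end{equation}

\subsection*{Step 4: the test vector}
We construct pairwise disjoint finite sets $P_0,P_1,\ldots\subset I_2$ and put $F_k=\{\gamma_\alpha:\alpha\in P_k\}$. Given $P_0,\dots,P_{k-1}$, let $r_k=\kappa(F_0|k,\dots,F_{k-1}|k)$. The set $I_2\setminus(P_0\cup\dots\cup P_{k-1})$ is uncountable and there are countably many types, so it contains a set $P_k$ with $|P_k|=4^{r_k}$ such that all $h^{r_k}_\alpha$, $\alpha\in P_k$, have the same type. (The size and accuracy required at stage $k$ are known only after the earlier stages; uncountability supplies every size at every accuracy.) The $F_k$ are pairwise disjoint subsets of $\Gamma_m$ with $|F_k|=4^{r_k}$, so $B=(F_k)_k\in\Gamma_{m+1}$.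

Let $x=x_{m+1,B}$, so $x^{m+1}=e_B$, $x^m=\hat y_B$ and $x^n=0$ for $n>m+1$. Let $\alpha\in P_k$. We have no control over the components $x^n$ with $n<m$, but they do not contribute to $g_\alpha(x)$ by \eqref{eq:lowest}; this is why $m$ was chosen as the lowest level. On level $m$ we have $\ell_\gamma(x^m)=y_B(\gamma)$, which is supported on $\{\gamma_{\alpha'}:\alpha'\in\bigcup_iP_i\}$, and for $\alpha'\ne\alpha$ the point $(m,\gamma_{\alpha'})$ lies in $S_{\alpha'}$ and hence not in $S_\alpha$. On level $m+1$ only the branch $B$ contributes. Therefore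
\[
g_\alpha(x)=2^{-r_k}\,h_{\alpha,m}(\gamma_\alpha)+h_{\alpha,m+1}(B).
\]
The point $(m+1,B)$ lies in $S_\alpha$ for at most one $\alpha\in I_2$, so the last term vanishes for all $\alpha\in P_k$, for all $k$ with at most one exception. Put
\[
G_k=2^{-r_k}\sum_{\alpha\in P_k}\operatorname{sgn}\big(h_{\alpha,m}(\gamma_\alpha)\big)\,g_\alpha .
\]
Then $\|G_k\|\le11$ by \eqref{eq:eleven} and the inequality $\|g_h\|\le\|h\|$, and for all $k$ but the possible exception, \eqref{eq:lowest} gives
\[
G_k(x)=4^{-r_k}\sum_{\alpha\in P_k}|h_{\alpha,m}(\gamma_\alpha)|>\eta .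
\]

Choose $z\in\mathcal D$ with $\|x-z\|<\eta/22$. Only finitely many $g_\alpha(z)$ are nonzero and the $P_k$ are disjoint, so $G_k(z)=0$ for all large $k$. For a large $k$ other than the exception,
\[
\eta<G_k(x)=G_k(x-z)\le11\cdot\frac{\eta}{22}=\frac\eta2,
\]
a contradiction. This proves (3) and completes the proof of Theorem~\ref{thm:main}. \qed
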